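# A non-odd function whose best approximations satisfy $P_{2k+1}=P_{2k+2}$ for all $k$

## 1. Best uniform approximation, symmetry, and even trigonometric polynomials

Throughout, $\|\cdot\|$ is the sup norm, either on $[-1,1]$ or on the circle $\mathbb R/2\pi\mathbb Z$; the substitution $x=\cos\theta$ connects the two.

**Definition (best approximation).** For $f\in C[-1,1]$ and $n\ge 0$, $P_n=P_n(f)$ is the unique polynomial of degree at most $n$ that minimizes $\|f-P\|$ over all polynomials $P$ of degree at most $n$. We write $E_n(f)=\|f-P_n\|$.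

**Fact (Chebyshev's alternation theorem).** Let $Q$ be a polynomial of degree at most $n$. If there are $n+2$ points $x_0<\dots<x_{n+1}$ in $[-1,1]$ at which $f-Q$ takes the values $\pm\|f-Q\|$ with alternating signs, then $Q=P_n(f)$ and $E_n(f)=\|f-Q\|$. (The converse is also true; we need only this direction and uniqueness.)

**Example.** For $f=x^2$ and $Q=\frac12$, the difference $x^2-\frac12$ has sup norm $\frac12$ and takes the values $\frac12,-\frac12,\frac12$ at $-1,0,1$. These are three alternation points, so $P_0=P_1=\frac12$. Of course $P_2=x^2$.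

**Example.** The Chebyshev polynomial $T_m$, defined by $T_m(\cos\theta)=\cos m\theta$, takes the values $(-1)^j$ at $\cos(j\pi/m)$, $0\le j\le m$. These are $m+1$ alternation points, so $P_n(T_m)=0$ for all $n<m$.

**Consequences of uniqueness.** If $\deg Q\le n$, then $P_n(f+Q)=P_n(f)+Q$. If $f$ is odd, then $-P_n(-x)$ is also a best approximation to $f$, so it equals $P_n(x)$, and $P_n$ is odd. In the same way, if $f$ is even, then $P_n$ is even. For example, when $f$ is odd, $P_{2k+2}$ is odd, so it has no $x^{2k+2}$ term and has degree at most $2k+1$. It is therefore the best approximation of degree at most $2k+1$ too: $P_{2k+1}=P_{2k+2}$ for every $k\ge0$.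

**Definition (even trigonometric polynomial).** A real even trigonometric polynomial of degree at most $n$ is a real combination of $1,\cos\theta,\dots,\cos n\theta$. Through $x=\cos\theta$ these are exactly the real algebraic polynomials of degree at most $n$ in $x$. For example, $\cos 3\theta$ is $T_3(x)=4x^3-3x$, and $\frac12(1+\cos2\theta)$ is $x^2$.

**Fact (Bernstein's inequality).** A real trigonometric polynomial $v$ of degree at most $n$ satisfies $\|v'\|\le n\|v\|$. For $v=\cos n\theta$ there is equality.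

## 2. Does $P_{2k+1}=P_{2k+2}$ for all $k$ force $f$ to be odd?

We saw that the best approximations of an odd function come in equal pairs. The question is the converse.

**Conjecture 6.** If $f\in C[-1,1]$, $f(0)=0$, and
$$P_{2k+1}=P_{2k+2}\quad\text{identically in }x,\qquad k=0,1,2,\dots, \tag{1}$$
then $f$ is odd.

Prove it or disprove it. The normalization $f(0)=0$ only removes an additive constant.

*Quadratics.* Let $f=ax+bx^2$. Then $P_2=f$ and $P_1=ax+\frac b2$ by the first example. So $P_1=P_2$ forces $b=0$, and $f$ is odd.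

*Even functions.* Let $f$ be even and satisfy (1). Then $P_{2k+1}$ is even, so its degree is at most $2k$ and it equals $P_{2k}$. With (1) we get $P_{2k}=P_{2k+1}=P_{2k+2}$ for all $k$, so all $P_n$ equal one constant. By Weierstrass's theorem $P_n\to f$, so $f$ is constant and $f=f(0)=0$, which is odd.

Both cases support the conjecture. The natural attempt to prove it is to compare top even coefficients, and it does prove something.

**Proposition 1.** If $f\in C[-1,1]$, $f(0)=0$, satisfies (1) and the even part $e(x)=\frac12(f(x)+f(-x))$ is a polynomial (in particular, if $f$ is a polynomial), then $f$ is odd.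

**Proof.** Write $f=O+e$ with $O$ odd, and suppose $\deg e\le 2s$ with $s\ge1$. Then $P_{2s}(f)=P_{2s}(O)+e$, and $P_{2s}(O)$ is odd. By (1) with $k=s-1$, $P_{2s}(f)=P_{2s-1}(f)$ has no $x^{2s}$ term. Neither has the odd polynomial $P_{2s}(O)$, so the coefficient of $x^{2s}$ in $e$ is $0$. As $e$ is even, $\deg e\le 2s-2$. Repeat, down to $s=1$: $e$ is constant, and $e=e(0)=f(0)=0$, since $O(0)=0$. $\square$

The argument needs two things: a top degree from which to descend, and the identity $P_{2s}(O+e)=P_{2s}(O)+e$, which uses $\deg e\le 2s$. If $e$ is not a polynomial, there is no degree to start from, and $f\mapsto P_n(f)$ is not linear, so nothing separates the odd and the even part. Proposition 1 also tells us that any counterexample must have a non-polynomial even part.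

## 3. The counterexample theorem and how it refutes Conjecture 6

Fix the constants
$$p=25,\qquad r=2^{-1/p},\qquad \rho=\frac{1-r}{150},\qquad E=\frac1{\sqrt2\,(1-r)} .$$
So $r^p=\frac12$, and $r>2^{-1/2}>\frac23$.

**Theorem 2.** Let $d\ge1$, let $q$ be any real polynomial of degree $\le d$ with $\|q\|\le1/\sqrt2$, and let $0<\eta\le\rho/8$. There is $f\in C[-1,1]$ such that

* $P_n=0$ for $0\le n<d$, and $P_n=(1+\eta)T_d+\eta q$ for $d\le n<3d$;
* for every $l\ge0$, $P_n$ is the same polynomial for all $d3^l\le n<d3^{l+1}$;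
* $E_n(f)=E$ for $n<d$, and $E_n(f)=r^{l+1}E$ for $d3^l\le n<d3^{l+1}$.

**Corollary 3.** Conjecture 6 is false.

**Proof from Theorem 2.** Take $d=3$, $q=x^2/\sqrt2$ and $\tilde f=f-f(0)$. Then $\tilde f(0)=0$ and $P_n(\tilde f)=P_n(f)-f(0)$. The polynomial $P_n$ can differ from $P_{n-1}$ only when $n\in\{3,9,27,\dots\}$. Since $2k+2$ is even, it is never a power of $3$, so (1) holds for all $k\ge0$. If $\tilde f$ were odd, $P_3(\tilde f)$ would be odd. But $P_3(\tilde f)=(1+\eta)T_3+\eta x^2/\sqrt2-f(0)$ has $x^2$-coefficient $\eta/\sqrt2\ne0$. $\square$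

It remains to prove Theorem 2. We start from a function with $P_n$ constant on the blocks $[d3^l,d3^{l+1})$ that has room to spare in its alternation points, and we use the spare room to perturb it.

## 4. A lacunary Chebyshev series with nested alternation points

Put $n_l=d3^l$ and $c_l(\theta)=(-1)^l\cos(n_l\theta)$, that is, $(-1)^lT_{n_l}(x)$. Let
$$G_l=\sum_{i\ge l}r^ic_i,\qquad R_l=r^lE=\sum_{i\ge l}\frac{r^i}{\sqrt2}.$$
We want $G_l$, the remainder after $l$ terms, to have sup norm $R_l$, attained at many points.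

**Definition (the sets $A_l$).** $A_l=\{\theta\in\mathbb R/2\pi\mathbb Z:\ n_l\theta\in\frac\pi4+\frac\pi2\mathbb Z\}$, the points where $|\cos n_l\theta|=\frac1{\sqrt2}$. It consists of $4n_l$ equally spaced points with spacing $\frac{\pi}{2n_l}$ and is symmetric under $\theta\mapsto-\theta$.

Three times an odd multiple of $\frac\pi4$ is again one, so $A_l\subset A_{l+1}$. If $\cos^2\psi=\frac12$, then $\cos3\psi=4\cos^3\psi-3\cos\psi=-\cos\psi$. Hence $c_{l+1}=c_l$ on $A_l$, and the sign
$$\sigma(y):=\sqrt2\,c_l(y)\in\{1,-1\}\qquad(y\in A_l)$$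
does not depend on the $l$ with $y\in A_l$. It is even in $y$. On $A_l$ all terms of $G_l$ agree in sign, so
$$G_l(y)=\sigma(y)R_l\qquad(y\in A_l). \tag{2}$$

**Definition (groups).** For $0\le j\le n_l$ let $\Gamma_{l,j}=\{\frac{j\pi}{n_l}+\frac{\pi}{4n_l},\ \frac{j\pi}{n_l}-\frac{\pi}{4n_l}\}\subset A_l$. On $\Gamma_{l,j}$ we have $\sigma=(-1)^{l+j}$.

**Example ($d=1$).** $A_0=\{\frac\pi4,\frac{3\pi}4,\frac{5\pi}4,\frac{7\pi}4\}$ with $\sigma=+,-,-,+$; the groups are $\Gamma_{0,0}=\{\pm\frac\pi4\}$ and $\Gamma_{0,1}=\{\frac{3\pi}4,\frac{5\pi}4\}$. $A_1$ consists of the 12 odd multiples of $\frac\pi{12}$. The group $\Gamma_{1,1}=\{\frac\pi4,\frac{5\pi}{12}\}$ has $\sigma=+1$, in agreement with $\sigma(\frac\pi4)=+1$ from level $0$.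

The groups have alternating signs in $j$, and there are $n_l+1$ of them, exactly as many as alternation requires for degrees $n<n_l$. But each interior group has two points, and one per group is enough. That is the spare room.

To use this we need $|G_l|\le R_l$ everywhere. The trivial bound $\sum_{i\ge l}r^i=\sqrt2R_l$ is too weak. The next lemma gives the bound, and says how far below $R_l$ we are away from $A_l$.

**Lemma 4.** Let $\varepsilon=\pm1$. For given $\theta$ define $\delta_i\in[0,\pi]$ by $\cos\delta_i=\varepsilon c_i(\theta)$, and $t_i=|\delta_i-\frac\pi4|$. Then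
$$R_l-\varepsilon G_l(\theta)\ge\frac15\sum_{i\ge l}r^it_i .$$

**Step 1: how the angles evolve.** Since $T_3$ is odd, $\varepsilon c_{i+1}=-T_3(\varepsilon c_i)$, so $\cos\delta_{i+1}=-\cos3\delta_i=\cos(\pi-3\delta_i)$. If $\delta_i\le\frac\pi3$, then $\pi-3\delta_i\in[0,\pi]$, and therefore
$$\delta_i\le\tfrac\pi3\ \Longrightarrow\ \delta_{i+1}=\pi-3\delta_i,\qquad \delta_{i+1}-\tfrac\pi4=3\big(\tfrac\pi4-\delta_i\big). \tag{3}$$
So $\frac\pi4$ is a repelling fixed point, and one step moves us to the other side of it.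

**Step 2: bound one term.** Let $\kappa(\delta)=\frac1{\sqrt2}-\cos\delta$, so that $R_l-\varepsilon G_l(\theta)=\sum_{i\ge l}r^i\kappa(\delta_i)$. If $\delta\ge\frac\pi4$, then $\kappa(\delta)\ge\frac1{\sqrt2}(\delta-\frac\pi4)$. Indeed, the difference of the two sides has derivative $\sin\delta-\frac1{\sqrt2}$; it increases from $0$ on $[\frac\pi4,\frac{3\pi}4]$ and then decreases on $[\frac{3\pi}4,\pi]$ to $\frac1{\sqrt2}+1-\frac{3\pi}{4\sqrt2}>0.04$. If $\delta<\frac\pi4$, then $\kappa(\delta)=-\int_\delta^{\pi/4}\sin s\,ds\ge-\frac1{\sqrt2}(\frac\pi4-\delta)$.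

**Step 3: pay for each bad term with the next one.** Let $B=\{i\ge l:\delta_i<\frac\pi4\}$. If $i\in B$, then by (3) $\delta_{i+1}>\frac\pi4$ and $t_{i+1}=3t_i$. So $i+1\notin B$, and by Step 2
$$r^i\kappa(\delta_i)+r^{i+1}\kappa(\delta_{i+1})\ge\tfrac1{\sqrt2}\,r^it_i(3r-1)=\tfrac1{\sqrt2}\,\frac{3r-1}{3r+1}\,\big(r^it_i+r^{i+1}t_{i+1}\big),$$
because $r^it_i+r^{i+1}t_{i+1}=r^it_i(1+3r)$. The pairs $\{i,i+1\}$ with $i\in B$ are disjoint, and every other index contributes at least $\frac1{\sqrt2}r^it_i$. Since $r\ge\frac23$, $\frac1{\sqrt2}\frac{3r-1}{3r+1}\ge\frac1{3\sqrt2}>\frac15$. Summing gives the lemma. $\square$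

## 5. Perturbations that respect one point per group

We now say which perturbations of $G_0$ keep the best approximations under control.

**Lemma 5.** Let $v_i$ ($i\ge0$) be real even trigonometric polynomials of degree $\le n_i$ with $\|v_i\|\le\rho r^i$, and let $h_l=\sum_{i\ge l}v_i$. Assume that for every $l\ge0$:

* (a) every group $\Gamma_{l,j}$, $0\le j\le n_l$, contains a $y$ with $h_l(y)=0$;
* (b) $\sigma(y)h_l(y)\le0$ for all $y\in A_l$.

Let $f(\cos\theta)=G_0(\theta)+h_0(\theta)$. Then for all $l\ge0$, $S_l:=\sum_{i<l}(r^ic_i+v_i)$ is the best approximation $P_n$ of $f$ for all $n$ with $n_{l-1}\le n<n_l$ (where $n_{-1}:=0$), and the error is $R_l$.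

The series converge uniformly, so $f$ is continuous; $S_0=0$, $\deg S_l\le n_{l-1}$, and $f-S_l=G_l+h_l$.

**Step 1: the error is at most $R_l$.** We show $\varepsilon(G_l+h_l)(\theta)\le R_l$ for $\varepsilon=\pm1$ and every $\theta$. The plan: far from $A_l$ Lemma 4 leaves room for $h_l$; near $A_l$ the sign condition (b) helps, and Bernstein's inequality transports it from $A_l$ to $\theta$.

Use $\delta_i,t_i$ from Lemma 4. If $t_i<\frac1{10}$, then $\delta_i<\frac\pi4+\frac1{10}<\frac\pi3$, so $t_{i+1}=3t_i$ by (3).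

*All $t_i<\frac1{10}$, $i\ge l$.* Then $t_i=3^{i-l}t_l$ for all $i\ge l$, and boundedness forces $t_l=0$. So $\varepsilon c_l(\theta)=\frac1{\sqrt2}$, which means $\theta\in A_l$ and $\sigma(\theta)=\varepsilon$. By (b) $\varepsilon h_l(\theta)\le0$, and $\varepsilon G_l(\theta)\le R_l$ by Lemma 4.

Otherwise let $k\ge l$ be minimal with $t_k\ge\frac1{10}$. By Lemma 4, $R_l-\varepsilon G_l(\theta)\ge\frac15r^kt_k\ge\frac{r^k}{50}$, and it suffices to show $\varepsilon h_l(\theta)\le\frac{r^k}{50}$.

*Case $k=l$.* $\varepsilon h_l(\theta)\le\sum_{i\ge l}\rho r^i=\frac{\rho r^l}{1-r}=\frac{r^l}{150}$.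

*Case $k>l$.* The function $\varepsilon c_l$ is $\cos(n_l\theta)$ or $\cos(n_l\theta+\pi)$; its argument at $\theta$ is $\pm\delta_l$ modulo $2\pi$. Moving the argument to $\pm\frac\pi4$ (same sign) moves $\theta$ by $t_l/n_l$. So there is $y$ with $|\theta-y|=t_l/n_l$ and $\varepsilon c_l(y)=\frac1{\sqrt2}$. Thus $y\in A_l$, $\sigma(y)=\varepsilon$, and $\varepsilon h_l(y)\le0$ by (b).

Since $t_i<\frac1{10}$ for $l\le i<k$, we have $t_i=3^{i-l}t_l=n_i|\theta-y|$ for $l\le i\le k$, and $t_k=3t_{k-1}<\frac3{10}$. By Bernstein's inequality, $|v_i(\theta)-v_i(y)|\le n_i\rho r^i|\theta-y|=\rho r^it_i$ for $l\le i\le k$. For $i>k$ we use the bound $2\rho r^i$. As $3r\ge2$,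
$$\sum_{i=l}^kr^it_i=r^kt_k\sum_{i=l}^k(3r)^{-(k-i)}\le r^kt_k\sum_{j\ge0}2^{-j}\le0.6\,r^k .$$
Therefore
$$\varepsilon h_l(\theta)\le\varepsilon h_l(y)+\rho r^k\Big(0.6+\frac2{1-r}\Big)\le\frac{2.6\,\rho}{1-r}\,r^k=\frac{2.6}{150}\,r^k<\frac{r^k}{50}.$$

**Step 2: alternation.** By (a) choose $y_j\in\Gamma_{l,j}$ with $h_l(y_j)=0$, $0\le j\le n_l$. For $j=0$ and $j=n_l$ the two points of the group are mirror images under $\theta\mapsto-\theta$ on the circle, and $h_l$ is even, so we may take all $y_j\in[0,\pi]$. As $y_j$ is within $\frac{\pi}{4n_l}$ of $\frac{j\pi}{n_l}$, we have $y_0<\dots<y_{n_l}$. By (2),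
$$(f-S_l)(\cos y_j)=\sigma(y_j)R_l=(-1)^{l+j}R_l,$$
and with Step 1 $\|f-S_l\|=R_l$. For $n<n_l$ these are $n_l+1\ge n+2$ alternation points, and $\deg S_l\le n_{l-1}\le n$ (with $S_0=0$ when $l=0$). Chebyshev's theorem finishes the proof. $\square$

## 6. Finite perturbations vanish; a recursion that corrects only the positive part

**Adding $\eta q$ alone.** The obvious way to use Lemma 5 is to put $v_0=\eta q$ and all other $v_i=0$. Take $d=3$, $q=x^2/\sqrt2$. At $\theta=\frac\pi{12}\in A_0$ we have $\sigma=+1$ and $q>0$, so the perturbed function equals $R_0+\eta q>R_0$ there, and (b) fails.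

**Any finite list fails.** Suppose (a) holds and $v_M$ is the last nonzero term. Then $h_M=v_M$ is a polynomial of degree $\le n_M$ in $x$. By (a) and evenness it vanishes at one point $\cos y_j$ for each of the $n_M+1$ groups, with all $y_j\in[0,\pi]$ distinct. So $v_M=0$, a contradiction. Within this scheme, a nonzero perturbation has to go on forever, and then its size must be controlled.

**The recursion.** We put nonzero terms only at the levels $L_m=pm$: $v_{L_m}=u_m$ and $v_i=0$ if $p\nmid i$. Write $a_+=\max(a,0)$. On $A_{L_m}$ condition (b) asks that $\sigma h\le0$, so negative values of $\sigma u_m$ are harmless, and only the positive part must be removed by the next term: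
$$u_{m+1}(y)=-\sigma(y)\,(\sigma(y)u_m(y))_+\qquad(y\in A_{L_m},\ m\ge0). \tag{4}$$
Then points with $\sigma u_m\ge0$ are corrected to exactly $0$, as (a) demands. But $u_{m+1}$ also takes values at the new points of $A_{L_{m+1}}$, where $\sigma u_{m+1}$ may be positive, and these values feed the next step. For decay at the rate $r^{p}=\frac12$ we want the positive part of $\sigma u_{m+1}$ on $A_{L_{m+1}}$ to be at most half of what was interpolated. For (a) we want every group of every level between $L_m$ and $L_{m+1}$ to contain a point with $\sigma u_{m+1}\ge0$. This is precisely the following lemma.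

**Lemma 6.** Let $L\ge p$, $L'=L-p$, $\tau>0$, and let $b:A_{L'}\to[0,\tau]$ be even. There is a real even trigonometric polynomial $u$ of degree $\le n_L$ with

1. $u(z)=-\sigma(z)b(z)$ for $z\in A_{L'}$;
2. $\|u\|\le2\tau$;
3. $\sigma(y)u(y)\le\tau/2$ for $y\in A_L$;
4. for every $l$ with $L'<l\le L$, every group $\Gamma_{l,j}$ contains $y$ with $\sigma(y)u(y)\ge0$.

## 7. From the Fejér kernel to a logarithmic average of frequencies

Let $n=n_L$ and $N=4n_{L'}$, so $n/N=3^{25}/4$. The set $A_{L'}$ consists of $N$ points with spacing $2\pi/N$. The classical interpolation kernel for $N$ equally spaced points is the normalized Fejér kernel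
$$F(\phi)=\frac{\sin^2(N\phi/2)}{N^2\sin^2(\phi/2)}=\frac1N\sum_{|k|<N}\Big(1-\frac{|k|}N\Big)e^{ik\phi}.$$
It satisfies $F\ge0$, $F(0)=1$, and $F(2\pi k/N)=0$ for $N\nmid k$. Moreover $\sum_{k=0}^{N-1}F(\phi-2\pi k/N)=1$ for all $\phi$: summing $e^{im(\phi-2\pi k/N)}$ over $k$ gives $0$ for $0<|m|<N$ and $N$ for $m=0$. For $N=2$, for example, $F(\phi)=\cos^2(\phi/2)$, and the last identity is $\cos^2+\sin^2=1$.

**First try: $F$ itself.** Put $u=-\sum_{z\in A_{L'}}b(z)\sigma(z)F(\theta-z)$. Then 1 holds and $\|u\|\le\tau$. But let $b=\tau$ on $\{z,-z\}$ and $0$ elsewhere. Along $A_L$ the signs $\sigma$ run $+,+,-,-,\dots$, so one of the two neighbors $y=z\pm\frac\pi{2n}$ has $\sigma(y)=-\sigma(z)$. There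
$$\sigma(y)u(y)=\tau\big(F(y-z)+F(y+z)\big)\ge\tau F\big(\tfrac\pi{2n}\big)\ge\tau\Big(\frac{\sin s}{s}\Big)^2\ge\tau\Big(1-\frac{s^2}3\Big)>0.99\,\tau,\qquad s=\frac{N\pi}{4n}=\frac\pi{3^{25}},$$
where we used $N\sin(\phi/2)\le N\phi/2$. So 3 fails: $F$ varies on the scale $1/N$ and does not follow the oscillation of $\sigma$ on the scale $1/n$.

**Second try: $F(\phi)\cos(n\phi)$.** Let $y\in A_L$, $z\in A_{L'}$ and $y-z=k\frac\pi{2n}$. If $k$ is odd, $\cos(n(y-z))=0$. If $k$ is even, we shall check that $\cos(n(y-z))=\sigma(y)\sigma(z)$. So on $A_L$ this kernel contributes $\sigma(y)\cdot(-b(z)\sigma(z)F\cos(n(y-z)))=-b(z)F\le0$ or $0$, which is ideal for 3. But its degree is $n+N-1>n$, and Lemma 5 allows only degree $n$.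

**Third try: lower the frequency.** $F(\phi)\cos((n-j)\phi)$ with $N\le j\le n$ has an admissible degree. It equals $F(\phi)\,\mathrm{Re}(e^{in\phi}e^{-ij\phi})$. For even $k$ we want $\mathrm{Re}\,e^{-ij\phi}$ not to be negative, and for odd $k$ we want $\mathrm{Im}\,e^{-ij\phi}$ to be small. At $\phi=\frac\pi{2j}$, however, $e^{-ij\phi}=-i$, while $F(\phi)\ge(\frac{\sin s}{s})^2\ge\frac8{\pi^2}>0.8$ with $s=\frac{N\pi}{4j}\le\frac\pi4$. So for a single $j$ the product $F(\phi)|\mathrm{Im}\,e^{-ij\phi}|$ is not uniformly small.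

**What gets past this.** The bad distance $\phi\approx1/j$ depends on $j$. Average over $j\in[N,n]$ with weights $1/j$. For given $\phi$, the frequencies $j$ well below $1/|\phi|$ have almost the right phase, those well above $1/|\phi|$ cancel by oscillation, and only those near $1/|\phi|$ do harm. These are a small part of the total weight $\sum_{j=N}^n1/j$, which is about $\log(n/N)$. The gap of $p=25$ levels makes this logarithm exceed $26$.

## 8. Proof of the interpolation lemma

**Step 1: the kernel.** Put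
$$H=\sum_{j=N}^n\frac1j,\qquad K(\phi)=\frac1H\sum_{j=N}^n\frac{e^{-ij\phi}}j,\qquad \Psi(\phi)=F(\phi)\,\mathrm{Re}\big(e^{in\phi}K(\phi)\big)=\frac{F(\phi)}H\sum_{j=N}^n\frac{\cos((n-j)\phi)}j .$$
Then $|K|\le1=K(0)$, and $H\ge\log(n/N)=25\log3-\log4>26>25$. The function $\Psi$ is even, of degree $\le(N-1)+(n-N)=n-1$, with $|\Psi|\le F$, $\Psi(0)=1$ and $\Psi(2\pi k/N)=0$ for $N\nmid k$.

**Step 2: bounds for $K$.** We make the heuristic about phases precise. The sums $\sum_{j=J}^{M}e^{ij\phi}$ are bounded by $1/|\sin(\phi/2)|$. Since the weights $1/j$ decrease, Abel summation gives, for $0<|\phi|\le\pi$,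
$$\Big|\sum_{j=J}^M\frac{e^{ij\phi}}j\Big|\le\frac1{J|\sin(\phi/2)|}\le\frac\pi{J|\phi|}. \tag{5}$$
Split the sums in $K$ at $j=1/|\phi|$. The terms with $j\le1/|\phi|$ are at most $1/|\phi|$ in number; each has $|\sin j\phi|/j\le|\phi|$, so their sines contribute at most $1$ in absolute value, and their cosines are positive because $j|\phi|\le1<\frac\pi2$. The terms with $j>1/|\phi|$ contribute at most $\pi$ by (5). If $|\phi|\ge\frac\pi{2N}$, (5) with $J=N$ bounds the whole sum by $2$. Hence
$$|\mathrm{Im}K|\le\frac{1+\pi}H\le\frac5H,\qquad \mathrm{Re}K\ge-\frac\pi H\ge-\frac5H,\qquad |\mathrm{Re}K(\phi)|\le\frac2H\le\frac5H\ \text{ if }\ \frac\pi{2N}\le|\phi|\le\pi. \tag{6}$$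
The first two bounds hold trivially at $\phi=0$, and by periodicity they hold for all $\phi$.

**Step 3: the polynomial $u$; properties 1 and 2.** The errors in (6) have size $5/H$ and no definite sign. To get $\sigma u\ge0$ at most points of $A_L$ we add a small multiple $\sqrt2\beta c_L$, which equals $\beta\sigma$ on $A_L$, and we compensate for it at the points of $A_{L'}$. Let
$$\beta=\frac{5\tau}{H-5}\le\frac\tau4,\qquad T=\tau+\beta,\qquad\text{so that}\quad\frac{5T}H=\frac{5\tau}{H}\cdot\frac{H}{H-5}=\beta .$$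
Define
$$w(\theta)=-\sum_{z\in A_{L'}}(b(z)+\beta)\,\sigma(z)\,\Psi(\theta-z),\qquad u=w+\sqrt2\,\beta\,c_L .$$
The degree of $u$ is at most $n$. Replacing $\theta$ by $-\theta$ and $z$ by $-z$ shows that $u$ is even, because $b,\sigma,\Psi$ are even and $A_{L'}=-A_{L'}$.

Differences of points of $A_{L'}$ are multiples of $2\pi/N$. So for $z\in A_{L'}\subset A_L$ we get $w(z)=-(b(z)+\beta)\sigma(z)$ and $u(z)=-(b(z)+\beta)\sigma(z)+\beta\sigma(z)=-\sigma(z)b(z)$, which is 1. Since $|\Psi|\le F$ and the translates of $F$ sum to $1$, $\|u\|\le T+\sqrt2\beta=\tau+(1+\sqrt2)\beta<2\tau$, which is 2.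

**Step 4: values on $A_L$.** Let $y\in A_L$. For $z\in A_{L'}\subset A_L$ write $y-z=k\frac\pi{2n}$. The integer $k$ is defined modulo $4n$, so its parity is well defined. Call $z$ even or odd relative to $y$ according to $k$.

If $k$ is even: $\sigma(y)\sigma(z)=2\cos(ny)\cos(nz)=\cos(n(y-z))+\cos(n(y+z))$. Write $ny=\frac\pi4+\frac{a\pi}2$ and $nz=\frac\pi4+\frac{a'\pi}2$ with integers $a,a'$. Then $n(y+z)=\frac\pi2+(a+a')\frac\pi2$ with $a+a'\equiv a-a'\equiv k\equiv0$ modulo $2$, so $\cos(n(y+z))=0$. Hence $\sigma(y)\sigma(z)=\cos(n(y-z))=(-1)^{k/2}=e^{in(y-z)}$, and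
$$\sigma(y)\sigma(z)\Psi(y-z)=F(y-z)\,\mathrm{Re}K(y-z).$$

If $k$ is odd: $e^{in(y-z)}=\pm i$, so $|\Psi(y-z)|=F(y-z)\,|\mathrm{Im}K(y-z)|$.

Together, with some signs $\pm$,
$$\sigma(y)w(y)=-\sum_{z\ \mathrm{even}}(b(z)+\beta)F(y-z)\,\mathrm{Re}K(y-z)+\sum_{z\ \mathrm{odd}}\pm(b(z)+\beta)F(y-z)\,\mathrm{Im}K(y-z). \tag{7}$$

**Step 5: property 3.** In (7) use $\mathrm{Re}K\ge-\frac5H$, $|\mathrm{Im}K|\le\frac5H$, $0<b(z)+\beta\le T$ and $\sum_zF(y-z)=1$. This gives $\sigma(y)w(y)\le\frac{5T}H=\beta$. So $\sigma(y)u(y)=\sigma(y)w(y)+\beta\le2\beta\le\frac\tau2$.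

**Step 6: good points.** Call $y\in A_L$ good if no $z$ that is even relative to $y$ lies at circle distance $<\frac\pi{2N}$ from $y$. If $y$ is good, the third bound in (6) applies to all even $z$, and (7) gives $\sigma(y)w(y)\ge-\frac{5T}H=-\beta$. Hence $\sigma(y)u(y)\ge0$.

**Step 7: property 4, a good point in each group.** Let $L'<l\le L$ and $\Gamma_{l,j}=\{y,y'\}$. The two points differ by $\frac\pi{2n_l}=3^{L-l}\frac\pi{2n}$, an odd multiple of $\frac\pi{2n}$. Suppose neither is good. Then there are $z_1$, even relative to $y$ and at distance $<\frac\pi{2N}$ from $y$, and $z_2$, even relative to $y'$ and at distance $<\frac\pi{2N}$ from $y'$. If $z_1=z_2$, then $y-y'$ would be an even multiple of $\frac\pi{2n}$, a contradiction. So $z_1\ne z_2$, and their distance is at least $\frac{2\pi}N$. But $n_l\ge3n_{L'}=\frac34N$, so their distance is less than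
$$\frac\pi{2N}+\frac\pi{2n_l}+\frac\pi{2N}\le\frac\pi N+\frac{2\pi}{3N}<\frac{2\pi}N,$$
a contradiction. So one of $y,y'$ is good, and Step 6 gives 4. $\square$

## 9. Running the recursion: proof of Theorem 2

Let $L_m=pm$, $v_{L_m}=u_m$, and $v_i=0$ if $p\nmid i$.

**Step 1: the initial term.** Let $u_0=\eta(T_d+q)$, where $T_d$ is $\cos d\theta=c_0$. We add $T_d$ to $q$ so that $\sigma u_0\ge0$ on all of $A_0$: there $\sigma T_d=\sigma c_0=\frac1{\sqrt2}$, so $\sigma u_0\ge\eta(\frac1{\sqrt2}-\|q\|)\ge0$. Also $\|u_0\|\le2\eta\le\rho/4$. And $u_0\ne0$, since $\|q\|\le\frac1{\sqrt2}<1=\|T_d\|$.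

**Step 2: the recursion.** Let $\tau_1=\|u_0\|>0$ and $\tau_{m+1}=\tau_m/2$. Given $u_{m-1}$, $m\ge1$, apply Lemma 6 with $L=L_m$, $L'=L_{m-1}$, $\tau=\tau_m$ and $b=(\sigma u_{m-1})_+$ on $A_{L_{m-1}}$, and let $u_m$ be the resulting $u$. The function $b$ is even, and $0\le b\le\tau_m$: for $m=1$ because $|u_0|\le\tau_1$, and for $m\ge2$ because property 3 at the previous step gives $\sigma u_{m-1}\le\tau_{m-1}/2=\tau_m$ on $A_{L_{m-1}}$. Property 1 is exactly (4).

**Step 3: sizes and degrees.** For $m\ge1$, property 2 gives $\|u_m\|\le2\tau_m=4\cdot2^{-m}\|u_0\|\le\rho2^{-m}=\rho r^{L_m}$, and $\|u_0\|\le\rho$. So $\|v_i\|\le\rho r^i$ and $\deg v_i\le n_i$ for all $i$.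

**Step 4: condition (b).** Let $y\in A_{L_m}$. By (4), $\sigma(y)u_{m+1}(y)\le0$, so its positive part is $0$. Since $y\in A_{L_{m+1}}\subset A_{L_{m+2}}\subset\cdots$, applying (4) successively gives $u_{m+2}(y)=u_{m+3}(y)=\dots=0$. Hence
$$\sum_{i\ge m}u_i(y)=u_m(y)-\sigma(y)(\sigma(y)u_m(y))_+=\sigma(y)\min\big(\sigma(y)u_m(y),0\big)\qquad(y\in A_{L_m}). \tag{8}$$
Given $l\ge0$, let $m$ be minimal with $L_m\ge l$. Then $h_l=\sum_{i\ge m}u_i$ and $A_l\subset A_{L_m}$, so (8) gives $\sigma h_l\le0$ on $A_l$.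

**Step 5: condition (a).** By (8), $h_l(y)=0$ for every $y\in A_l$ with $\sigma(y)u_m(y)\ge0$. If $m\ge1$, then $L_{m-1}<l\le L_m$, and property 4 provides such a $y$ in each group $\Gamma_{l,j}$. If $m=0$, then $l=0$, and $\sigma u_0\ge0$ on all of $A_0$ by Step 1.

**Step 6: conclusion.** Lemma 5 applies. It gives $P_n=S_0=0$ for $n<d$ with error $R_0=E$, and $P_n=S_{l+1}$ for $d3^l\le n<d3^{l+1}$ with error $R_{l+1}=r^{l+1}E$. For $l=0$, $S_1=c_0+v_0=T_d+\eta(T_d+q)=(1+\eta)T_d+\eta q$. This proves Theorem 2, and with Corollary 3 Conjecture 6 is disproved. $\blacksquare$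

## 10. Prescribed asymmetry, the even analogue, equal errors, Hölder regularity

**Prescribed even part of $P_d$.** Let $d$ be odd, let $e\neq0$ be any even polynomial of degree $<d$, and take $q=\lambda e$ with small $\lambda\ne0$. Then $P_n$ changes only at the odd degrees $d3^l$, so (1) holds, and the even part of $P_d=(1+\eta)T_d+\eta\lambda e$ is a nonzero multiple of $e$. If $e$ is non-constant, subtracting $f(0)$ does not remove it, and $f-f(0)$ is a counterexample. So the even part of $P_d$ can be prescribed arbitrarily up to a scalar, even though $P_n$ is constant on all blocks $[d3^l,d3^{l+1})$.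

**The even analogue is also false.** The statement "if $P_{2k}=P_{2k+1}$ for all $k\ge0$, then $f$ is even" fails. Take $d=2$ and $q=x/\sqrt2$. Then $P_n$ changes only at the even degrees $2\cdot3^l$, so $P_{2k}=P_{2k+1}$ for all $k\ge0$. But $P_2=(1+\eta)T_2+\eta x/\sqrt2$ is not even, so $f$ is not even.

**The errors carry no information.** With all $v_i=0$, conditions (a) and (b) are trivial, and Lemma 5 applies to $g=\sum_l(-r)^lT_{d3^l}$. So $f$ and $g$ have the same sequence $E_n$, and for odd $d$ the function $g$ is odd.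

**Hölder regularity.** Let $\alpha=\frac{\log2}{25\log3}$, that is, $3^{-\alpha}=r$. For $d3^l\le n<d3^{l+1}$ we have $r^{l+1}<(n/d)^{-\alpha}\le r^l$, so
$$rE\,(n/d)^{-\alpha}\le E_n(f)\le E\,(n/d)^{-\alpha}\qquad(n\ge d),$$
and $E_n(f)\asymp n^{-\alpha}$. Moreover, $\theta\mapsto f(\cos\theta)$ is Hölder continuous of order $\alpha$. Indeed $\|r^ic_i+v_i\|\le2r^i$, and by Bernstein's inequality this term has Lipschitz constant at most $2r^in_i$. Let $0<\delta=|\theta-\theta'|\le1/d$ and choose $k\ge0$ with $n_k\le1/\delta<n_{k+1}$. Since $r^in_i$ grows by the factor $3r\ge2$ at each step,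
$$|f(\cos\theta)-f(\cos\theta')|\le\sum_{i\le k}2r^in_i\delta+\sum_{i>k}4r^i\le4r^kn_k\delta+\frac{4r^{k+1}}{1-r}\le\Big(4+\frac4{1-r}\Big)r^k,$$
and $r^k=(n_k/d)^{-\alpha}<(3d\delta)^\alpha$ because $n_k=n_{k+1}/3>\frac1{3\delta}$. For $\delta>1/d$ the boundedness of $f$ suffices. So the conjecture fails even within a Hölder class.
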